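# Geodesics of a closed $*$-derivation

## 1. The generator of a flow lives on arcs

Let $\Omega$ be a compact Hausdorff space and $C(\Omega)$ the algebra of continuous complex-valued functions on it, with the sup norm and $f^*=\bar f$. Suppose first that we are given a continuous flow on $\Omega$: a jointly continuous map $(t,x)\mapsto\alpha_t(x)$ from $\mathbb R\times\Omega$ to $\Omega$ with $\alpha_0=\mathrm{id}$ and $\alpha_{s+t}=\alpha_s\circ\alpha_t$. Differentiate functions along it: let $\mathcal D$ be the set of $f\in C(\Omega)$ for which
$$\delta(f)=\lim_{t\to0}\frac{f\circ\alpha_t-f}{t}$$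
exists uniformly on $\Omega$. The product rule shows that $\mathcal D$ is an algebra and $\delta(fg)=\delta(f)g+f\delta(g)$; clearly $\delta(\bar f)=\overline{\delta(f)}$.

The domain $\mathcal D$ is dense. Indeed $t\mapsto f\circ\alpha_t$ is norm continuous for each $f\in C(\Omega)$, by compactness. Put $f_\varepsilon=\frac1\varepsilon\int_0^\varepsilon f\circ\alpha_s\,ds$. Then $f_\varepsilon\to f$ as $\varepsilon\to0$, and
$$\frac{f_\varepsilon\circ\alpha_t-f_\varepsilon}{t}=\frac1{\varepsilon t}\Big(\int_\varepsilon^{\varepsilon+t}f\circ\alpha_s\,ds-\int_0^tf\circ\alpha_s\,ds\Big)\to\frac{f\circ\alpha_\varepsilon-f}\varepsilon ,$$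
so $f_\varepsilon\in\mathcal D$. Next, for $f\in\mathcal D$ we have $\frac1h(f\circ\alpha_{t+h}-f\circ\alpha_t)=\big(\frac1h(f\circ\alpha_h-f)\big)\circ\alpha_t\to\delta(f)\circ\alpha_t$, hence
$$f(\alpha_t(x))-f(\alpha_s(x))=\int_s^t\delta(f)(\alpha_r(x))\,dr\qquad(f\in\mathcal D,\ s\le t,\ x\in\Omega).\tag{1}$$
The graph of $\delta$ is closed: if $f_n\to f$ and $\delta(f_n)\to g$ uniformly, then (1) gives $f\circ\alpha_t-f=\int_0^tg\circ\alpha_r\,dr$, and dividing by $t$ we get $f\in\mathcal D$, $\delta(f)=g$.

**Proposition 1 (flows).** Let $x\in\Omega$ be a point with $\delta(f)(x)\ne0$ for some $f\in\mathcal D$. For small $\ell>0$ the map $\phi(t)=\alpha_{\ell t}(x)$ is an embedding of $[-1,1]$ into $\Omega$ with $\phi(0)=x$, and the arc $S=\phi([-1,1])$ has two properties. First, if $f\in\mathcal D$ vanishes on $S$, then $\delta(f)$ vanishes on $S$. Second, if $f_n\in\mathcal D$, $f_n|_S\to0$ and $\delta(f_n)|_S\to g$ uniformly on $S$, then $g=0$.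

*Proof.* Taking a real or imaginary part, we may assume that $f$ is real. By continuity there is $\ell>0$ such that $\delta(f)(\alpha_r(x))$ has constant nonzero sign for $|r|\le\ell$. By (1), $t\mapsto f(\alpha_t(x))$ is strictly monotone on $[-\ell,\ell]$. So $t\mapsto\alpha_t(x)$ is injective there; an injective continuous map from a compact space to a Hausdorff space is an embedding. If $f\in\mathcal D$ vanishes on $S$, then (1) says that the continuous function $r\mapsto\delta(f)(\alpha_r(x))$ has zero integral over every subinterval of $[-\ell,\ell]$, so it vanishes. In the second situation, passing to the limit in (1) shows that $r\mapsto g(\alpha_r(x))$ has zero integral over every subinterval, so $g=0$. $\square$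

So every point that $\delta$ "sees" lies on an arc to which $\delta$ restricts as a respectable differentiation operator. What changes if we are given only the operator, and no flow?

## 2. Closed derivations, self-determining sets, and three theorems

**Definition ($*$-derivation).** A *$*$-derivation* $\delta$ in $C(\Omega)$ is a linear map from a dense $*$-subalgebra $\mathcal D(\delta)\subseteq C(\Omega)$ into $C(\Omega)$ with $\delta(fg)=\delta(f)g+f\delta(g)$ and $\delta(f^*)=\delta(f)^*$. It is *closed* if its graph is closed in $C(\Omega)\times C(\Omega)$. A linear operator is *closable* if $f_n\to0$ and $\delta(f_n)\to g$ force $g=0$; then the closure of its graph is the graph of an operator, its *closure*.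

**Definition (self-determining set).** A set $S\subseteq\Omega$ is *self-determining* for $\delta$ if $\delta(f)=0$ on $S$ whenever $f\in\mathcal D(\delta)$ and $f=0$ on $S$. Then the *restriction* $\delta_S(f|_S)=\delta(f)|_S$ is well defined on $\mathcal D(\delta_S)=\{f|_S:f\in\mathcal D(\delta)\}$.

**Definition (one-dimensional structure).** $\delta$ has the *one-dimensional structure* at $\omega\in\Omega$ if there is a topological embedding $\phi$ of $[-1,1]$ into $\Omega$ such that $\phi(0)=\omega$, $\phi([-1,1])$ is self-determining for $\delta$, and $\delta_{\phi([-1,1])}$ is closable. We also set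
$$A_\delta=\{x\in\Omega:\ \delta(f)(x)\ne0\text{ for some }f\in\mathcal D(\delta)\},$$
an open set, being a union of the open sets $\{\delta(f)\neq0\}$.

**Example 1 (a partial derivative).** On $Q=[0,1]^2$ let $\mathcal D(\delta)$ be the set of $f\in C(Q)$ for which $\partial_1f$ exists and is continuous on $Q$ (one-sided at the ends), and $\delta=\partial_1$. The domain contains the polynomials, so it is dense, and $\delta$ is closed by the theorem on uniform limits of derivatives. A horizontal segment is self-determining, and the restriction of $\delta$ is the ordinary derivative on it, which is closable. A vertical segment $\{a\}\times[b,c]$ is not self-determining: $f(x,y)=x-a$ vanishes there and $\delta(f)=1$.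

The two requirements on an arc are different in nature, as the following set shows (it is not an arc). Let $C\subset[0,1]$ be the ternary Cantor set and $S=C\times\{0\}\subset Q$. If $f\in\mathcal D(\delta)$ vanishes on $S$, then $\partial_1f$ vanishes on $S$, because each point of $C$ is a limit of other points of $C$. So $S$ is self-determining. But $\delta_S$ is not closable. To see this, recall that $C$ is contained in $2^n$ disjoint closed intervals of length $3^{-n}$. Choose $\psi_n\in C^1[0,1]$ real and constant on each of them, equal there to the left endpoint. Approximating $\psi_n'$ uniformly by polynomials and integrating, we get a polynomial $p_n$ with $|p_n-\psi_n|\le\frac1n$ and $|p_n'-\psi_n'|\le\frac1n$ on $[0,1]$. Then $p_n\to x$ and $p_n'\to0$ uniformly on $C$. So $f_n(x,y)=x-p_n(x)$ satisfies $f_n|_S\to0$ and $\delta_S(f_n|_S)\to1$.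

Proposition 1 says that the generator of a flow has the one-dimensional structure at every point of $A_\delta$. The statement to be decided is the following conjecture: *every closed $*$-derivation on a compact space has one-dimensional structure, that is, there is a dense subset of $A_\delta$ at each point of which the derivation has the one-dimensional structure.* It is true, for every compact Hausdorff $\Omega$, metrizable or not. We will prove three theorems.

**Theorem A.** Let $\delta$ be a closed $*$-derivation in $C(\Omega)$. For every nonempty open $U\subseteq A_\delta$ there are an embedding $\gamma:[0,b]\to U$ ($b>0$) and a measurable $\sigma:[0,b]\to\{1,-1\}$ with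
$$f(\gamma(t))-f(\gamma(s))=\int_s^t\sigma(r)\,\delta(f)(\gamma(r))\,dr\qquad(f\in\mathcal D(\delta),\ 0\le s\le t\le b).\tag{2}$$
At each point $\gamma(t)$, $0<t<b$, $\delta$ has the one-dimensional structure. Hence the conjecture holds.

**Theorem B.** A densely defined $*$-derivation (not assumed closed) is closable if and only if there is a dense subset of $A_\delta$ at each point of which it has the one-dimensional structure.

**Theorem C.** Let $\delta$ be closed. Call a continuous $\theta:[0,L]\to\Omega$ *admissible* if there is a measurable $s:[0,L]\to[-1,1]$ with $f(\theta(t'))-f(\theta(t))=\int_t^{t'}s\,\delta(f)(\theta)\,dr$ for all $f\in\mathcal D(\delta)$, $t\le t'$. Then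
$$\sup\{|h(x)-h(y)|:h=h^*\in\mathcal D(\delta),\ \|\delta h\|\le1\}=\min\{L:\text{some admissible }\theta:[0,L]\to\Omega\text{ joins }x\text{ to }y\},$$
with $\min\emptyset=\infty$. A real $g\in C(\Omega)$ is a uniform limit of real $h_n\in\mathcal D(\delta)$ with $\|\delta h_n\|\le1$ if and only if $|g(\theta(L))-g(\theta(0))|\le L$ for every admissible $\theta:[0,L]\to\Omega$.

## 3. Oriented integral curves need not exist

With Proposition 1 in mind, the natural plan is to reconstruct a piece of a flow line near a given point: look for an arc $\gamma$ with $f(\gamma(t))-f(\gamma(s))=\int_s^t\delta(f)(\gamma(r))\,dr$ for all $f\in\mathcal D(\delta)$. Here is a closed $*$-derivation on $[0,1]$ for which no such arc exists, so the plan stops at its first line.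

**Example 2 (a sign that flips everywhere).** Let $\sigma:[0,1]\to\{1,-1\}$ be measurable with both level sets of positive measure in every nondegenerate interval. To build one, enumerate the intervals with rational endpoints in $[0,1]$ as $I_1,I_2,\dots$, and choose inductively disjoint closed nowhere dense sets $P_n,R_n\subset I_n$ of positive measure, disjoint from $P_j,R_j$ for $j<n$. This is possible because the union of the earlier sets is closed and nowhere dense, so $I_n$ contains an interval that misses it, and inside that interval there is room for two disjoint fat Cantor sets. Let $\sigma=1$ on $\bigcup_nP_n$ and $\sigma=-1$ elsewhere.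

Let $\mathcal D$ be the set of $f\in C[0,1]$ of the form $f(t)=f(0)+\int_0^t\sigma g\,dr$ with $g\in C[0,1]$, and put $\delta(f)=g$. The function $g$ is unique: if $\int_0^t\sigma g\,dr=0$ for all $t$, then $\sigma g=0$ a.e., so $g=0$ a.e., so $g=0$ by continuity. For $f_1,f_2\in\mathcal D$ with $\delta(f_i)=g_i$, the product is absolutely continuous with derivative $\sigma(g_1f_2+f_1g_2)$ a.e., so $\mathcal D$ is an algebra and $\delta$ is a derivation; it respects conjugation because $\sigma$ is real. $\mathcal D$ contains the constants. It separates $s<t$, since $\int_s^t\sigma g\,dr=0$ for all $g\in C[0,1]$ would give $\sigma=0$ a.e. on $[s,t]$. By Stone–Weierstrass $\mathcal D$ is dense. If $f_n\to f$ and $g_n\to g$ uniformly, the defining identity passes to the limit, so $\delta$ is closed. Finally $A_\delta=[0,1]$, because $\delta(f_0)=1$ for $f_0(t)=\int_0^t\sigma\,dr$.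

Suppose that for some embedding $\phi:[-1,1]\to[0,1]$ we had
$$f(\phi(t))-f(\phi(s))=\int_s^ta\,\delta(f)(\phi)\,dr\qquad(f\in\mathcal D,\ s\le t)$$
with $a\in L^1$ of constant sign. With $f=f_0$ this reads $f_0(\phi(t))-f_0(\phi(s))=\int_s^ta\,dr$, so $f_0\circ\phi$ is monotone. Since $\phi$ is a strictly monotone parametrization of an interval, $f_0$ is monotone on that interval. But $f_0'=\sigma$ a.e. takes both signs on sets of positive measure there, a contradiction. So in (2) one cannot in general take $\sigma\equiv1$; nor can one take $\sigma$ continuous, since a continuous $\{1,-1\}$-valued function on an interval is constant.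

Still, in Example 2 the formula (2) holds on $[0,1]$ with $\gamma(t)=t$ and a measurable sign. A measurable sign is harmless:

**Lemma 1 (a signed formula suffices).** Let $\delta$ be a $*$-derivation in $C(\Omega)$, $\gamma:[0,b]\to\Omega$ an embedding and $\sigma:[0,b]\to\{1,-1\}$ measurable such that (2) holds. Then $\delta$ has the one-dimensional structure at $\gamma(t_0)$ for every $0<t_0<b$.

*Proof.* Choose $\ell>0$ with $I=[t_0-\ell,t_0+\ell]\subseteq[0,b]$ and put $\phi(t)=\gamma(t_0+\ell t)$, an embedding of $[-1,1]$ with $\phi(0)=\gamma(t_0)$ and $\phi([-1,1])=\gamma(I)$.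

**Step 1: $\gamma(I)$ is self-determining.** If $f\in\mathcal D(\delta)$ vanishes on $\gamma(I)$, then (2) gives $\int_s^t\sigma\,\delta(f)(\gamma)\,dr=0$ for all $s\le t$ in $I$. So $\sigma\,\delta(f)(\gamma)=0$ a.e. on $I$. Since $\sigma$ never vanishes, $\delta(f)(\gamma)=0$ a.e. on $I$, hence everywhere on $I$ by continuity.

**Step 2: the restriction is closable.** Let $f_n\in\mathcal D(\delta)$ with $f_n|_{\gamma(I)}\to0$ and $\delta(f_n)|_{\gamma(I)}\to g$ uniformly. Passing to the limit in (2), $\int_s^t\sigma\,g(\gamma)\,dr=0$ for all $s\le t$ in $I$, and $g=0$ as in Step 1. $\square$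

So we need arcs that satisfy (2) inside every nonempty open subset of $A_\delta$. We look for an object that ignores orientation, and such an object is a distance: declare two points close if no function with $|\delta(h)|\le1$ can tell them far apart. The arcs will be the geodesics of this distance. Three things must be shown: that finite positive distances occur near every point of $A_\delta$, that points at finite distance are joined by a geodesic, and that a geodesic satisfies (2).

## 4. Functional calculus and the distance $d$

From here through Section 8, $\delta$ is closed, $\mathcal D=\mathcal D(\delta)$, and $\mathcal D_{\mathbb R}$ is the set of real-valued elements of $\mathcal D$. Taking real and imaginary parts, $\mathcal D=\mathcal D_{\mathbb R}+i\mathcal D_{\mathbb R}$; moreover $\delta$ maps $\mathcal D_{\mathbb R}$ to real functions, and $\mathcal D_{\mathbb R}$ is dense in the real algebra $C_{\mathbb R}(\Omega)$.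

We will constantly need to truncate functions in $\mathcal D_{\mathbb R}$ without leaving the domain. The next lemma allows that.

**Lemma 2 (functional calculus).** $1\in\mathcal D$ and $\delta(1)=0$. If $F\in C^1(\mathbb R^n)$ is real and $f_1,\dots,f_n\in\mathcal D_{\mathbb R}$, then $F(f_1,\dots,f_n)\in\mathcal D_{\mathbb R}$ and
$$\delta(F(f_1,\dots,f_n))=\sum_i\partial_iF(f_1,\dots,f_n)\,\delta(f_i).\tag{3}$$

*Proof.* The first part is needed because $\mathcal D$ was not assumed to contain $1$. By density choose $f\in\mathcal D_{\mathbb R}$ with $\frac12<f<\frac32$. Let $q_k$ be real polynomials with $q_k\to1/t$ in $C^1[\frac12,\frac32]$, and $p_k(t)=tq_k(t)$. Then $p_k(0)=0$, so $p_k(f)\in\mathcal D$, and the Leibniz rule gives $\delta(p_k(f))=p_k'(f)\delta(f)$. Since $p_k\to1$ in $C^1[\frac12,\frac32]$, we have $p_k(f)\to1$ and $\delta(p_k(f))\to0$ uniformly. As $\delta$ is closed, $1\in\mathcal D$ and $\delta(1)=0$.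

For a real polynomial $F$, formula (3) is the Leibniz rule together with $\delta(1)=0$. For general $F$, recall that $F$ can be approximated by real polynomials $F_k$ in $C^1$ on a cube containing the joint range of $(f_1,\dots,f_n)$. Then $F_k(f_1,\dots,f_n)\to F(f_1,\dots,f_n)$ and the right sides of (3) converge uniformly, so closedness gives (3) for $F$. $\square$

The functions $\max$ and $\min$ are not $C^1$, so we smooth them. For $\varepsilon>0$ put
$$M_\varepsilon(a,b)=\tfrac12\big(a+b+\sqrt{(a-b)^2+\varepsilon^2}\big),\qquad m_\varepsilon(a,b)=\tfrac12\big(a+b-\sqrt{(a-b)^2+\varepsilon^2}\big).$$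
The partial derivatives are $\frac12\big(1\pm\frac{a-b}{\sqrt{(a-b)^2+\varepsilon^2}}\big)$: they are nonnegative and sum to $1$. Since $|u|\le\sqrt{u^2+\varepsilon^2}\le|u|+\varepsilon$,
$$\max\le M_\varepsilon\le\max+\tfrac\varepsilon2,\qquad\min-\tfrac\varepsilon2\le m_\varepsilon\le\min.\tag{4}$$
By (3), for $a,b\in\mathcal D_{\mathbb R}$ the functions $\delta(M_\varepsilon(a,b))$ and $\delta(m_\varepsilon(a,b))$ are at each point convex combinations of $\delta(a)$ and $\delta(b)$. Hence, pointwise,
$$|\delta(M_\varepsilon(a,b))|,\ |\delta(m_\varepsilon(a,b))|\le\max(|\delta(a)|,|\delta(b)|).\tag{5}$$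

**Definition (the distance of $\delta$).** Let
$$K=\{h\in\mathcal D_{\mathbb R}:\|\delta(h)\|\le1\},\qquad d(x,y)=\sup_{h\in K}(h(x)-h(y))\in[0,\infty],\qquad B(x,r)=\{z:d(x,z)\le r\}.$$

**Example 3 (three distances).** If $\delta=0$ on $C(\Omega)$, then $K=C_{\mathbb R}(\Omega)$ and $d(x,y)=\infty$ for $x\ne y$. For $\delta=\partial_1$ on the square (Example 1), points $(a,b),(a',b')$ with $b\ne b'$ have $d=\infty$, because $h(x,y)=\lambda y$ lies in $K$ for every real $\lambda$; if $b=b'$, then $d=|a-a'|$, the upper bound by the mean value theorem and the lower bound from $h(x,y)=x$. In Example 2, $d(s,t)=|t-s|$. Indeed, for $s<t$ and $h\in K$ with $\delta(h)=g$ we have $|h(t)-h(s)|=|\int_s^t\sigma g\,dr|\le t-s$. Conversely, choose real $g_n\in C[0,1]$ with $|g_n|\le1$ and $g_n\to\sigma$ in $L^1$; then $\int_s^t\sigma g_n\,dr\to t-s$. The distance does not notice the wild sign.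

Now the basic properties. $K$ is convex, symmetric, and $K+\mathbb R=K$ (Lemma 2). So $d$ is symmetric and satisfies the triangle inequality. Every element of $\mathcal D_{\mathbb R}$ is a multiple of an element of $K$, and $\mathcal D_{\mathbb R}$ separates points because it is dense; hence $d(x,y)=0$ only if $x=y$. For $h\in\mathcal D_{\mathbb R}$ and $d(x,y)<\infty$,
$$|h(x)-h(y)|\le\|\delta(h)\|\,d(x,y):\tag{6}$$
scale if $\delta(h)\ne0$; if $\delta(h)=0$, then $\lambda h\in K$ for all real $\lambda$, and finiteness of $d(x,y)$ forces $h(x)=h(y)$. Finally, $d(x,\cdot)$ is a supremum of continuous functions, so it is lower semicontinuous. Therefore each $B(x,r)$ is closed, hence compact, and clearly $B(x,r)=\bigcap_{r'>r}B(x,r')$ and $\bigcap_{r>0}B(x,r)=\{x\}$.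

A warning from Example 3: $d(x,\cdot)$ need not be continuous, let alone belong to $\mathcal D$. For $\partial_1$ on the square it is finite on one line and infinite elsewhere. Whenever we would like to use $d(x,\cdot)$ as a test function, we must find a substitute in $K$.

## 5. Closedness forces finite distances

The non-closable operator $\delta_S$ in Example 1 had the following defect: on the Cantor set the function $x$ is a uniform limit of functions with arbitrarily small derivative. Infinite distances always produce this defect, and this section shows it.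

**Lemma 3 (approximation by slowly varying functions).** Let $g\in C_{\mathbb R}(\Omega)$, $\varepsilon>0$, and $|g(x)-g(y)|\le\varepsilon d(x,y)$ for all $x\ne y$. Then $g$ is a uniform limit of elements of $\varepsilon K$.

*Proof.* Let $\mathcal L$ be the norm closure of $\varepsilon K$.

**Step 1: $\mathcal L$ is a lattice.** We want to use the Stone–Weierstrass argument for lattices. If $a,b\in\varepsilon K$, then $M_\eta(a,b),m_\eta(a,b)\in\varepsilon K$ by (5), and by (4) they converge uniformly to $\max(a,b),\min(a,b)$ as $\eta\to0$. So maxima and minima of elements of $\varepsilon K$ lie in $\mathcal L$. As $\max$ and $\min$ are continuous for the norm, $\mathcal L$ is closed under both.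

**Step 2: interpolation at two points.** Let $\eta>0$. For all $x,y\in\Omega$ we find $h_{xy}\in\varepsilon K$ with $|h_{xy}-g|<\eta$ at $x$ and at $y$. If $g(x)=g(y)$, take a constant. Otherwise $x\neq y$, and the set $\{h(x)-h(y):h\in\varepsilon K\}$ is convex, symmetric and has supremum $\varepsilon d(x,y)>0$, so it contains the open interval $(-\varepsilon d(x,y),\varepsilon d(x,y))$. The number $g(x)-g(y)$ lies in the closure of this interval, so some $h\in\varepsilon K$ has $|(h(x)-h(y))-(g(x)-g(y))|<\eta$. Add a constant to get $h(x)=g(x)$; then $|h(y)-g(y)|<\eta$.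

**Step 3: from two points to all points.** Fix $x$. The open sets $\{h_{xy}<g+\eta\}\ni y$ cover $\Omega$. The minimum of the $h_{xy}$ over a finite subcover is a function $h_x\in\mathcal L$ with $h_x<g+\eta$ on $\Omega$ and $h_x(x)>g(x)-\eta$. Now let $x$ vary. The open sets $\{h_x>g-\eta\}\ni x$ cover $\Omega$, and the maximum of the $h_x$ over a finite subcover is an $h\in\mathcal L$ with $g-\eta<h<g+\eta$. Since $\eta$ was arbitrary and $\mathcal L$ is closed, $g\in\mathcal L$. $\square$

**Proposition 2 (finite distances exist).** Let $U\subseteq A_\delta$ be open and nonempty. There are $x\in U$ and $y\in\Omega$, $y\ne x$, with $d(x,y)<\infty$.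

*Proof.* Suppose on the contrary that $d(x,y)=\infty$ whenever $x\in U$ and $y\ne x$.

**Step 1: a function supported in $U$ that $\delta$ does not kill.** Pick $x_0\in U$ and, taking a real or imaginary part, $f\in\mathcal D_{\mathbb R}$ with $\delta(f)(x_0)\ne0$. By Urysohn's lemma and density there is $f_1\in\mathcal D_{\mathbb R}$ with $f_1(x_0)>\frac34$ and $f_1<\frac14$ off $U$. Let $S\in C^1(\mathbb R)$ be real with $S=0$ on $(-\infty,\frac14]$ and $S=1$ on $[\frac34,\infty)$, and put $k=S(f_1)\in\mathcal D_{\mathbb R}$. Then $k=0$ off $U$, $k(x_0)=1$, and $\delta(k)(x_0)=S'(f_1(x_0))\,\delta(f_1)(x_0)=0$. Let $g=fk\in\mathcal D_{\mathbb R}$. Then $g=0$ off $U$, and $\delta(g)(x_0)=\delta(f)(x_0)k(x_0)+f(x_0)\delta(k)(x_0)=\delta(f)(x_0)\ne0$.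

**Step 2: $g$ is a limit of functions of vanishing slope.** For every $\varepsilon>0$ and $x\ne y$ we have $|g(x)-g(y)|\le\varepsilon d(x,y)$: if $x$ or $y$ lies in $U$, the right side is $\infty$; otherwise $g(x)=g(y)=0$. By Lemma 3 with $\varepsilon=\frac1n$ there are $h_n\in\mathcal D_{\mathbb R}$ with $\|\delta(h_n)\|\le\frac1n$ and $\|h_n-g\|\le\frac1n$.

**Step 3: contradiction.** Now $g-h_n\to0$ and $\delta(g-h_n)\to\delta(g)\ne0$. This contradicts closedness, since $(0,\delta(g))$ would lie in the graph of $\delta$. $\square$

## 6. Cut-offs at distance $r$ and geodesics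

For an honest distance function one would truncate: $\min(d(x,\cdot),r)$ has slope at most $1$, vanishes at $x$, and is constant at distance at least $r$. The next lemma is the substitute in $K$. The price is that the function is constant only outside a neighborhood of the ball.

**Lemma 4 (cut-off).** Let $r>0$ and let $V$ be open with $B(x,r)\subseteq V$. There is $e\in K$ with $e(x)=0$, and $e=r$, $\delta(e)=0$ on $\Omega\setminus V$.

*Proof.* If $V=\Omega$, take $e=0$. Assume $V\ne\Omega$.

**Step 1: a function in $K$ that exceeds $r$ off $V$.** For $z\notin V$ we have $d(x,z)>r$, so there is $h_z\in K$ with $h_z(x)=0$ and $h_z(z)>r$. The sets $\{h_z>r\}$ cover the compact set $\Omega\setminus V$; choose $z_1,\dots,z_n$ for which they still cover. Then $\max_ih_{z_i}>r$ on $\Omega\setminus V$, and by compactness there is $0<\eta<r$ with $\max_ih_{z_i}\ge r+2\eta$ there. Iterating $M_\varepsilon$ with small $\varepsilon$ gives, by (4) and (5), $m\in K$ with $\max_ih_{z_i}\le m\le\max_ih_{z_i}+\eta$. In particular $0\le m(x)\le\eta$. So $e_0=m-m(x)\in K$ satisfies $e_0(x)=0$ and $e_0\ge r+\eta$ off $V$.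

**Step 2: flatten it.** Let $T\in C^1(\mathbb R)$ have $T(0)=0$, with $T'=1$ on $(-\infty,r-\eta]$, $T'$ linear from $1$ to $0$ on $[r-\eta,r+\eta]$, and $T'=0$ on $[r+\eta,\infty)$. As $r-\eta>0$, we get $T(r-\eta)=r-\eta$ and $T(r+\eta)=(r-\eta)+\frac12\cdot2\eta=r$, so $T=r$ on $[r+\eta,\infty)$. Put $e=T(e_0)$. By (3), $\delta(e)=T'(e_0)\delta(e_0)$, so $e\in K$; also $e(x)=0$; and off $V$ we have $e=r$, $\delta(e)=0$. $\square$

**Lemma 5 (geodesics).** Let $0<M=d(x,y)<\infty$. There is a continuous $\gamma:[0,M]\to\Omega$ with $\gamma(0)=x$, $\gamma(M)=y$ and $d(\gamma(s),\gamma(t))=|s-t|$ for all $s,t$. In particular $\gamma$ is an embedding.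

*Proof.*

**Step 1: points in between.** Let $r,s>0$ with $r+s=M$. We claim that $B(x,r)\cap B(y,s)\ne\emptyset$; a geodesic must pass through this intersection. Suppose it is empty. The compact sets $B(x,r')\cap B(y,s)$, $r'>r$, decrease as $r'$ decreases to $r$ and have empty intersection, so $B(x,r')\cap B(y,s)=\emptyset$ for some $r'>r$. By normality choose disjoint open $V\supseteq B(x,r')$ and $W\supseteq B(y,s)$. Take $e_1$ from Lemma 4 for $(x,r',V)$ and $e_2$ for $(y,s,W)$. Since $\delta(e_1)=0$ off $V$, $\delta(e_2)=0$ off $W$ and $V\cap W=\emptyset$, at each point at most one of $\delta(e_1),\delta(e_2)$ is nonzero. Hence $h=e_1-e_2\in K$. As $y\in W$, $y\notin V$ and $h(y)=e_1(y)-e_2(y)=r'-0$. As $x\in V$, $x\notin W$ and $h(x)=0-s$. So $h(y)-h(x)=r'+s>M=d(x,y)$, a contradiction.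

A point $z$ in the intersection has $d(x,z)\le r$, $d(z,y)\le s$ and $d(x,z)+d(z,y)\ge M=r+s$; so $d(x,z)=r$ and $d(z,y)=s$. The argument applies to any two points at finite positive distance.

**Step 2: bisection.** We define $\gamma$ on a dense set of times. Put $\gamma(0)=x$, $\gamma(M)=y$, and repeatedly insert midpoints by Step 1. This defines $\gamma$ at all times $kM2^{-n}$, $0\le k\le2^n$, so that consecutive points at level $n$ are at distance $M2^{-n}$. By the triangle inequality $d(\gamma(s),\gamma(t))\le|s-t|$ for all these dyadic times.

**Step 3: extension to $[0,M]$.** No completeness of $d$ is available, and $\Omega$ need not be metrizable, so we extend $\gamma$ through functions. For $h\in K$, Step 2 gives $|h(\gamma(s))-h(\gamma(t))|\le|s-t|$ on dyadic times. Every real function in $\mathcal D$ is a multiple of an element of $K$, so $f\circ\gamma$ is Lipschitz on dyadic times for $f\in\mathcal D$. Since $\mathcal D$ is dense, $f\circ\gamma$ is uniformly continuous on dyadic times for every $f\in C(\Omega)$. So for each $t\in[0,M]$ the limit $\lim_{s\to t}f(\gamma(s))$ over dyadic $s$ exists. As a function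 of $f$ it is linear, multiplicative and sends $1$ to $1$, that is, a character of $C(\Omega)$; characters of $C(\Omega)$ are evaluations at points, and we call the point $\gamma(t)$. At dyadic $t$ nothing changes. By construction $f\circ\gamma$ is the continuous extension of its values at dyadic times, for each $f\in C(\Omega)$; since $\Omega$ carries the weak topology of $C(\Omega)$, $\gamma$ is continuous. The inequality $|h(\gamma(s))-h(\gamma(t))|\le|s-t|$ for $h\in K$ extends to all $s,t\in[0,M]$, so $d(\gamma(s),\gamma(t))\le|s-t|$.

**Step 4: equality.** For $s\le t$,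
$$M=d(x,y)\le d(x,\gamma(s))+d(\gamma(s),\gamma(t))+d(\gamma(t),y)\le s+d(\gamma(s),\gamma(t))+(M-t),$$
so $d(\gamma(s),\gamma(t))\ge t-s$. Thus equality holds, $\gamma$ is injective, and being continuous on a compact interval it is an embedding. $\square$

## 7. Slope along a geodesic

Inequality (6) bounds the change of $h$ by the global norm $\|\delta(h)\|$. To get (2) we need the value of $\delta(h)$ at one point to control $h$ near that point, where "near" is measured by $d$. The definition of $d$ only involves functions with $|\delta(h)|\le1$ on all of $\Omega$, so we modify $h$ away from the point.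

**Lemma 6 (slope).** Let $h\in\mathcal D_{\mathbb R}$, $x\in\Omega$, $c>|\delta(h)(x)|$. There is $r>0$ with $|h(z)-h(x)|\le c\,d(x,z)$ whenever $d(x,z)<r$.

*Proof.* Subtracting a constant, we may assume $h(x)=0$.

**Step 1: a ceiling for $h$ that vanishes where $\delta(h)$ is large.** Let $V=\{|\delta(h)|<c\}$, an open set containing $x$. Since the compact sets $B(x,\rho)$ decrease to $\{x\}$ as $\rho\to0$, there is $r>0$ with $B(x,2r)\subseteq V$. Take $e$ from Lemma 4 for $(x,2r,V)$ and put $w=c(2r-e)\in\mathcal D_{\mathbb R}$. Then $w(x)=2cr$, $|\delta(w)|\le c$ everywhere, and $w=0$ off $V$.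

**Step 2: a smooth version of the positive part of $\min(h,w)$.** For $\varepsilon>0$ let $P(s)=0$ for $s\le0$ and $P(s)=\sqrt{s^2+\varepsilon^2}-\varepsilon$ for $s\ge0$. Then $P\in C^1(\mathbb R)$, $0\le P'\le1$, $P'=0$ on $(-\infty,0]$, and $P(s)\ge s-\varepsilon$. Put $u=P(m_\varepsilon(h,w))\in\mathcal D_{\mathbb R}$. We check that $u/c\in K$. Off $V$ we have $m_\varepsilon(h,w)\le\min(h,w)\le w=0$, so $P'(m_\varepsilon(h,w))=0$ and $\delta(u)=0$ there. On $V$ we have, by (5), $|\delta(u)|\le\max(|\delta(h)|,|\delta(w)|)\le c$.

**Step 3: read off the estimate.** At $x$ we have $m_\varepsilon(0,2cr)\le\min(0,2cr)=0$, so $u(x)=0$. Moreover $u\ge m_\varepsilon(h,w)-\varepsilon\ge\min(h,w)-\frac32\varepsilon$ by (4). Since $u/c\in K$,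
$$\min(h(z),w(z))\le u(z)-u(x)+\tfrac32\varepsilon\le c\,d(x,z)+\tfrac32\varepsilon .$$
As $\varepsilon>0$ is arbitrary, $\min(h(z),w(z))\le c\,d(x,z)$ for all $z$. If $d(x,z)<r$, then $e(z)=e(z)-e(x)\le d(x,z)<r$, so $w(z)>cr>c\,d(x,z)$. The minimum must therefore be $h(z)$, and $h(z)\le c\,d(x,z)$. The same argument for $-h$, with the same $V$ and $r$, gives the lower bound. $\square$

**Lemma 7 (the signed formula).** Let $\gamma:[0,M]\to\Omega$ be as in Lemma 5. There is a measurable $\sigma:[0,M]\to\{1,-1\}$ such that (2) holds, with $b=M$, for all $f\in\mathcal D$ and $0\le s\le t\le M$.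

*Proof.*

**Step 1: a pointwise inequality.** For $h\in\mathcal D_{\mathbb R}$, $h\circ\gamma$ is Lipschitz by (6). Suppose that $(h\circ\gamma)'(t)$ exists and let $c>|\delta(h)(\gamma(t))|$. By Lemma 6 at $\gamma(t)$ and $d(\gamma(s),\gamma(t))=|s-t|$, we have $|h(\gamma(s))-h(\gamma(t))|\le c|s-t|$ for $s$ near $t$. Hence
$$|(h\circ\gamma)'(t)|\le|\delta(h)(\gamma(t))|.\tag{7}$$

**Step 2: reduction to countably many functions.** We want one exceptional null set for all $h$ at once, but $\mathcal D_{\mathbb R}$ may be nonseparable. However, the set of pairs $\{(h\circ\gamma,\delta(h)\circ\gamma):h\in\mathcal D_{\mathbb R}\}$ is a subset of the separable metric space $C_{\mathbb R}[0,M]^2$, hence separable. Let $(h_n)$ be a sequence in $\mathcal D_{\mathbb R}$ whose pairs are dense in it, $E$ the real span of the $h_n$, and $N$ a null set off which all $h_n\circ\gamma$, hence all $h\circ\gamma$ with $h\in E$, are differentiable (Lipschitz functions are differentiable a.e.).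

**Step 3: two proportional functionals.** For $t\notin N$ consider the linear functionals $\ell_t(h)=(h\circ\gamma)'(t)$ and $m_t(h)=\delta(h)(\gamma(t))$ on $E$. By (7), $|\ell_t(h)|\le|m_t(h)|$ for all $h\in E$. So the kernel of $m_t$ is contained in that of $\ell_t$, and $\ell_t=\sigma(t)m_t$ with $\sigma(t)\in[-1,1]$. Put $\sigma(t)=0$ if $m_t=0$, and on $N$. To see that $\sigma$ is measurable, note that the set of $t$ for which $n$ is the first index with $m_t(h_n)\ne0$ is Borel, since the functions $\delta(h_j)\circ\gamma$ are continuous. On this set, off $N$, $\sigma=(h_n\circ\gamma)'/(\delta(h_n)\circ\gamma)$, a measurable function. If $m_t(h_n)=0$ for all $n$, then $m_t=0$ on $E$ and $\sigma(t)=0$.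

**Step 4: integration.** Lipschitz functions are integrals of their derivatives, so (2) holds for each $h_n$. For $h\in\mathcal D_{\mathbb R}$ choose a subsequence along which $h_n\circ\gamma\to h\circ\gamma$ and $\delta(h_n)\circ\gamma\to\delta(h)\circ\gamma$ uniformly; since $|\sigma|\le1$, (2) passes to the limit. By linearity it holds for all $f\in\mathcal D=\mathcal D_{\mathbb R}+i\mathcal D_{\mathbb R}$.

**Step 5: $|\sigma|=1$ a.e.** So far $\sigma$ could vanish on a large set, which would spoil Lemma 1. Here the length of $\gamma$ enters. For $h\in K$, (2) gives $|h(\gamma(M))-h(\gamma(0))|\le\int_0^M|\sigma|\,dr$. Taking the supremum over $h\in K$,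
$$M=d(\gamma(0),\gamma(M))\le\int_0^M|\sigma|\,dr\le M .$$
So $|\sigma|=1$ a.e. Redefine $\sigma=1$ on the exceptional null set; (2) is not affected. $\square$

## 8. Arcs in every open subset of $A_\delta$: proof of Theorem A

Let $U\subseteq A_\delta$ be open and nonempty. Proposition 2 gives $x\in U$ and $y\ne x$ with $M=d(x,y)\in(0,\infty)$. Lemma 5 gives a geodesic $\gamma:[0,M]\to\Omega$ from $x$ to $y$, which is an embedding, and Lemma 7 a measurable $\sigma:[0,M]\to\{1,-1\}$ with (2). The point $y$ may lie outside $U$, but $\gamma(0)=x\in U$, so by continuity there is $b\in(0,M]$ with $\gamma([0,b])\subseteq U$. Restricting $\gamma$ and $\sigma$ to $[0,b]$ gives the first assertion. By Lemma 1, $\delta$ has the one-dimensional structure at $\gamma(t)$ for $0<t<b$.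

In particular, every nonempty open subset of $A_\delta$ contains a point at which $\delta$ has the one-dimensional structure. Since $A_\delta$ is open, the set of such points of $A_\delta$ is dense in $A_\delta$. If $A_\delta=\emptyset$, there is nothing to prove. So the conjecture holds. $\blacksquare$

## 9. Closability and duality: proofs of Theorems B and C

**Proof of Theorem B.** *Closable implies one-dimensional structure.* Let $\bar\delta$ be the closure of $\delta$. Its domain is a $*$-subalgebra and it is a $*$-derivation: pass to limits in the Leibniz and $*$ identities. So $\bar\delta$ is a closed $*$-derivation. Moreover $A_{\bar\delta}=A_\delta$: clearly $A_\delta\subseteq A_{\bar\delta}$, and each $\bar\delta(f)$ is a uniform limit of functions $\delta(f_n)$, so where $\bar\delta(f)\ne0$ some $\delta(f_n)\ne0$. By Theorem A, $\bar\delta$ has the one-dimensional structure on a dense subset of $A_\delta$. It remains to pass from $\bar\delta$ to $\delta$. If a set $S$ is self-determining for $\bar\delta$, it is so for $\delta$, whose domain is smaller; and $\delta_S\subseteq\bar\delta_S$ is closable if $\bar\delta_S$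 is.

*One-dimensional structure implies closable.* Let $f_n\in\mathcal D(\delta)$, $f_n\to0$, $\delta(f_n)\to g$ uniformly. Let $\delta$ have the one-dimensional structure at $\omega$ via $\phi$, and $S=\phi([-1,1])$. Then $f_n|_S\to0$ and $\delta_S(f_n|_S)\to g|_S$, so $g|_S=0$ because $\delta_S$ is closable; in particular $g(\omega)=0$. So $g=0$ on a dense subset of $A_\delta$. Off $A_\delta$ all $\delta(f_n)$ vanish, so $g=0$ there too. By continuity $g=0$. $\blacksquare$

For instance, if $\Omega$ contains no arc, then the only closable $*$-derivations in $C(\Omega)$ are zero: by Theorem B a dense subset of $A_\delta$ must be empty, so $A_\delta=\emptyset$. This applies to every totally disconnected $\Omega$, because an arc is connected and has more than one point.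

**Proof of Theorem C.** By the symmetry of $K$, the left side of the first formula is $d(x,y)$.

**Step 1: $d(x,y)\le L$ for every admissible curve.** If an admissible $\theta:[0,L]\to\Omega$ joins $x$ to $y$ and $h\in K$, then $|h(x)-h(y)|\le\int_0^L|\delta(h)(\theta)|\,dr\le L$. Hence $d(x,y)\le L$. In particular there is no admissible curve if $d(x,y)=\infty$.

**Step 2: the bound is attained.** If $0<M=d(x,y)<\infty$, the geodesic of Lemma 5 is an admissible curve of length $M$, by Lemma 7. If $x=y$, take the constant curve with $L=0$. With Step 1 this proves the first formula.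

**Step 3: uniform limits of $K$ in terms of $d$.** A uniform limit $g$ of elements of $K$ satisfies $|g(x)-g(y)|\le d(x,y)$ for all $x,y$. Conversely, if a real $g\in C(\Omega)$ satisfies this, then $g$ is a uniform limit of elements of $K$ by Lemma 3 with $\varepsilon=1$.

**Step 4: from $d$ to admissible curves.** If $|g(x)-g(y)|\le d(x,y)$ for all $x,y$ and $\theta:[0,L]\to\Omega$ is admissible, then $|g(\theta(L))-g(\theta(0))|\le d(\theta(L),\theta(0))\le L$ by Step 1. Conversely, assume the condition on admissible curves. If $d(x,y)=\infty$, nothing is claimed about $g(x)-g(y)$; if $d(x,y)<\infty$, Step 2 gives an admissible curve of length $L=d(x,y)$ from $x$ to $y$, and $|g(x)-g(y)|\le d(x,y)$. Together with Step 3 this is the second assertion. $\blacksquare$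

## 10. A metrizable space whose good points form a meager set

For flows the one-dimensional structure holds at every point of $A_\delta$. In Theorem A we only found a dense set. In terms of category, this cannot be improved: "dense" cannot be replaced by "residual", even for $\Omega$ compact metrizable and $A_\delta=\Omega$.

**Example 4.** Let $C$ be the Cantor set and $(c_n)_{n\ge1}$ a dense sequence of distinct points of $C$. For each $n$, the differences of a strictly decreasing sequence of clopen sets, starting with $C$ and forming a neighborhood base at $c_n$, give a partition $C\setminus\{c_n\}=\bigsqcup_kA_{n,k}$ into nonempty clopen sets that shrink to $c_n$: each neighborhood of $c_n$ contains all but finitely many of them. Let $(q_k)$ be an enumeration without repetition of a countable dense subset of $[0,1]$, and let $F_n=2^{-n}q_k$ on $A_{n,k}$. Then $F_n$ is continuous on $C\setminus\{c_n\}$ and oscillates over all of $[0,2^{-n}]$ near $c_n$. Put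
$$\Omega=\Big\{(c,t)\in C\times\prod_n[0,2^{-n}]:\ t_n=F_n(c)\text{ whenever }c\ne c_n\Big\}.$$

**Step 1: the shape of $\Omega$.** For each $n$ the set of $(c,t)$ that violate the $n$th condition, $c\ne c_n$ and $t_n\ne F_n(c)$, is open, because $F_n$ is continuous on the open set $C\setminus\{c_n\}$. So $\Omega$ is closed, hence compact metrizable. The fiber over $c\notin\{c_n\}$ is one point. The fiber over $c_n$ is an arc $J_n$ parametrized by $t_n\in[0,2^{-n}]$, with $t_m=F_m(c_n)$ for $m\ne n$.

**Step 2: $\bigcup_nJ_n$ is dense.** Let $c\notin\{c_n\}$ and choose $n_i\to\infty$ with $c_{n_i}\to c$. For any points of $J_{n_i}$, the $m$th coordinate equals $F_m(c_{n_i})$ once $n_i>m$, and this tends to $F_m(c)$. So the points converge to the point over $c$.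

**Step 3: each $J_n$ is nowhere dense.** $J_n$ is closed, so it is enough that it has empty interior. Let $(c_n,t)\in J_n$. Every nonempty open subset of $[0,1]$ contains infinitely many $q_k$, so there are $k_i\to\infty$ with $2^{-n}q_{k_i}\to t_n$. The set $A_{n,k_i}$ is a nonempty clopen subset of $C$, hence uncountable, so we may choose $c^i\in A_{n,k_i}\setminus\{c_j\}_j$. Then $c^i\to c_n$. The points over $c^i$ lie outside $\bigcup_jJ_j$. Their $n$th coordinates are $2^{-n}q_{k_i}\to t_n$, and for $m\ne n$ their $m$th coordinates are $F_m(c^i)\to F_m(c_n)=t_m$. So they converge to $(c_n,t)$.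

**Step 4: the derivation.** Let $\mathcal D$ be the set of $f\in C(\Omega)$ for which there is $g\in C(\Omega)$ such that, for all $n$, $f|_{J_n}$ is $C^1$ in $t_n$ with derivative $g|_{J_n}$; put $\delta(f)=g$. Here $g$ is unique by Step 2. The usual rules of differentiation show that $\mathcal D$ is a $*$-algebra and that the Leibniz and $*$ identities hold. $\delta$ is closed by the theorem on uniform limits of derivatives, applied on each $J_n$. Locally constant functions of $c$ belong to $\mathcal D$, with $\delta=0$. The series $f_0=\sum_mt_m$ converges uniformly, and on $J_n$ only $t_n$ varies, so $f_0\in\mathcal D$ and $\delta(f_0)=1$. These functions separate points: two points over different $c$ are separated by a locally constant function of $c$, and two points over the same $c$ lie on one $J_n$ and have different $t_n$, hence different $f_0$. As $\mathcal D$ also contains the constants, it is dense by Stone–Weierstrass. So $\delta$ is a closed $*$-derivation, and $A_\delta=\Omega$ because $\delta(f_0)=1$.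

**Step 5: where arcs can lie.** An arc in $\Omega$ projects to a connected subset of the totally disconnected space $C$, that is, to one point. So it lies in a fiber, and as it has more than one point, in some $J_n$. Hence all points at which $\delta$ has the one-dimensional structure lie in $\bigcup_nJ_n$, which is meager by Step 3. By Theorem A they are dense in $\Omega$. But by Baire's theorem a meager subset of the nonempty compact space $\Omega$ is not residual, since its complement would then be meager as well.
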